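# Hopf vector fields and least volume on quotients of odd spheres

## 1. Rotating a Hopf field on $\mathbb{RP}^3$

Regard $S^3$ as the unit quaternions and consider the three vector fields
$$E_1(x)=xi,\qquad E_2(x)=xj,\qquad E_3(x)=xk .$$
They form an orthonormal frame of tangent fields on $S^3$. Each is odd in $x$, so each descends to $\mathbb{RP}^3=S^3/\{\pm1\}$, whose volume is $\pi^2$. Let us compute covariant derivatives. The derivative of the linear map $x\mapsto xj$ in the direction $xi$ is $xij=xk$, which is already tangent; the derivative of $x\mapsto xi$ in the direction $xi$ is $-x$, which is normal. In general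
$$\nabla_{E_a}E_b=E_a\times E_b ,$$
where $\times$ is the cross product of the oriented orthonormal frame $(E_1,E_2,E_3)$. In particular $\operatorname{div}E_3=\sum_a\langle E_a\times E_3,E_a\rangle=0$.

Let $\alpha$ be a smooth function on $\mathbb{RP}^3$, fix $r>0$, and put
$$U=\cos\alpha\,E_1+\sin\alpha\,E_2,\qquad N=-\sin\alpha\,E_1+\cos\alpha\,E_2,\qquad V=rU .$$
So $V$ has constant length $r$, and it is $rE_1$ turned through the variable angle $\alpha$. How large is the graph of $V$? We measure a vector field by the integral of $\sqrt{\det(I+(\nabla V)^t\nabla V)}$, which is the volume of the graph for a natural metric on the tangent bundle (recalled in Section 2). Since $(U,N,E_3)$ is an oriented orthonormal frame,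
$$\nabla_XU=d\alpha(X)\,N+X\times U=\langle p,X\rangle N-\langle N,X\rangle E_3,\qquad p=\nabla\alpha+E_3 ,$$
because $N\times U=-E_3$ and $E_3\times U=N$. Hence $(\nabla V)^t\nabla V=r^2(pp^t+NN^t)$. Write $a,b,c$ for the derivatives of $\alpha$ along $U,N,E_3$, so that $|p|^2=a^2+b^2+(1+c)^2$ and $\langle p,N\rangle=b$. Then
$$\det\big(I+(\nabla V)^t\nabla V\big)=(1+r^2|p|^2)(1+r^2)-r^4b^2=(1+r^2)\big(1+r^2(1+c)^2\big)+r^2(1+r^2)a^2+r^2b^2 .$$
Drop the last two terms and apply the Cauchy–Schwarz inequality to $(1,r)$ and $(1,r(1+c))$:
$$\sqrt{\det\big(I+(\nabla V)^t\nabla V\big)}\ \ge\ 1+r^2(1+c)=(1+r^2)+r^2\operatorname{div}(\alpha E_3).$$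
The divergence integrates to zero, so the graph of $V$ has volume at least $(1+r^2)\pi^2$. Equality forces $a=b=0$ and, from Cauchy–Schwarz, $c=0$. Then $\alpha$ is constant and $V(x)=r\,x(\cos\alpha\, i+\sin\alpha\, j)$: a rotation of each position vector by a fixed complex structure. Conversely, for constant $\alpha$ the determinant is $(1+r^2)^2$ and the volume is exactly $(1+r^2)\pi^2$.

So within this family the fields $x\mapsto rJx$, with $J$ a fixed complex structure, have least volume, and no others do. Is this true among all fields of constant length $r$? Is it true in all odd dimensions and on other quotients of spheres? The computation never used that we were on $\mathbb{RP}^3$ and not on $S^3$. Does the quotient matter?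

## 2. Volume of vector fields and three theorems

Let $m\ge1$ and $n=2m+1$. Let $M$ be a connected complete Riemannian manifold of dimension $n$ with constant sectional curvature $1$. Then $M$ is compact and $M=S^n/\Gamma$, where $\Gamma\subset O(n+1)$ is a finite group acting freely on the unit sphere $S^n\subset\mathbb R^{n+1}$. Freeness means that no $g\ne1$ in $\Gamma$ has the eigenvalue $1$.

**Volume.** The tangent bundle $TM$ carries the Sasaki metric: the velocity of a curve $(\gamma,Y)$ in $TM$ has squared length $|\dot\gamma|^2+|\nabla_{\dot\gamma}Y|^2$. For a vector field $V$, the map $x\mapsto (x,V(x))$ therefore pulls this metric back to the quadratic form $|X|^2+|\nabla_XV|^2$, and the volume of the submanifold $V(M)\subset TM$ is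
$$\mathrm{Vol}(V)=\int_M\sqrt{\det\big(I+(\nabla V)^t\nabla V\big)}\,dv_g .$$
For instance $\mathrm{Vol}(0)=\mathrm{vol}(M)$. The formula makes sense for $C^1$ fields, and we use it for them.

**Lifts.** A $C^1$ field on $M$ is the same thing as a $C^1$ map $V:S^n\to\mathbb R^{n+1}$ with $\langle V(x),x\rangle=0$ and $V(gx)=gV(x)$ for all $g\in\Gamma$. We use the same letter for a field and its lift.

**Hopf fields.** A unit Hopf field on $S^n$ is $H(x)=Jx$ with $J\in O(n+1)$ and $J^2=-I$; then $J^t=J^{-1}=-J$, so $H$ is tangent. A Hopf field of length $r$ is $rH$. A Hopf field on $M$ is a field whose lift is a Hopf field on $S^n$. The field $rJx$ descends to $M$ exactly when $J$ commutes with $\Gamma$. Example: if $\Gamma=\mathbb Z_q$ acts on $S^{2m+1}\subset\mathbb C^{m+1}$ by the scalars $e^{2\pi i k/q}$, then $J=$ multiplication by $i$ works; for $q=2$ this is $\mathbb{RP}^{2m+1}$.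

**Volume of a Hopf field.** For $V=rH$, $\nabla_XV$ is the tangential part of $rJX$. If $X=Jx$, then $JX=-x$ is normal, so $\nabla_HV=0$. If $X\perp x,Jx$, then $\langle JX,x\rangle=-\langle X,Jx\rangle=0$, so $\nabla_XV=rJX$, of length $r|X|$. Thus $(\nabla V)^t\nabla V$ is $0$ on $H$ and $r^2I$ on the $2m$-dimensional complement, and
$$\det\big(I+(\nabla V)^t\nabla V\big)=(1+r^2)^{2m},\qquad \mathrm{Vol}(rH)=(1+r^2)^m\,\mathrm{vol}(M). \tag{1}$$
This holds on every $M$ admitting Hopf fields, including $M=S^n$.

Here is what we prove. Theorem 1 is the answer to the question, which was posed as a conjecture.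

**Theorem 1.** Let $M=S^{2m+1}/\Gamma$, $\Gamma\ne\{1\}$, and $r>0$. Every $C^1$ vector field $V$ on $M$ with $|V|\equiv r$ satisfies
$$\mathrm{Vol}(V)\ \ge\ (1+r^2)^m\,\mathrm{vol}(M),$$
with equality if and only if $V$ is a Hopf vector field of length $r$. So if $M$ admits Hopf fields, the infimum of the volume over fields of constant length $r$ is attained, exactly by the Hopf fields of length $r$.

Since Hopf fields are smooth, it makes no difference here whether the infimum is taken over smooth fields or over $C^1$ fields.

**Theorem 2 (no constraint on the length).** For every $C^1$ vector field $V$ on $M=S^{2m+1}/\Gamma$, $\Gamma\neq\{1\}$,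
$$\int_M\frac{\sqrt{\det(I+(\nabla V)^t\nabla V)}}{(1+|V|^2)^m}\,dv_g\ \ge\ \mathrm{vol}(M),$$
with equality if and only if $V\equiv0$ or $V$ is a Hopf field of some length $r>0$. Consequently, if $|V|\ge r>0$ everywhere, then $\mathrm{Vol}(V)\ge(1+r^2)^m\,\mathrm{vol}(M)$, with equality if and only if $V$ is a Hopf field of length $r$.

**Theorem 3 (the hypothesis $\Gamma\ne\{1\}$ cannot be dropped).** If $m\ge2$, then for all sufficiently small $r>0$ Hopf fields of length $r$ do not minimize $\mathrm{Vol}$ among smooth fields of length $r$ on $S^{2m+1}$.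

## 3. On the sphere $S^{2m+1}$, $m\ge2$, short Hopf fields lose

We start with Theorem 3, because it tells us which kinds of proof of Theorem 1 cannot succeed. For small $r$ the volume of $rU$ is governed by $\int|\nabla U|^2$, so we look for a unit field with less energy than a Hopf field.

**Step 1: reduction to the energy.** For a fixed smooth unit field $U$ and $B=(\nabla U)^t\nabla U$ we have $\sqrt{\det(I+r^2B)}=1+\frac{r^2}2\operatorname{tr}B+O(r^4)$ uniformly on $S^n$, hence
$$\mathrm{Vol}(rU)=\mathrm{vol}(S^n)+\frac{r^2}2\int|\nabla U|^2+O(r^4). \tag{2}$$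
It suffices to find one smooth unit field $U$ with $\int|\nabla U|^2<\int|\nabla H|^2$. Then $\mathrm{Vol}(rU)<\mathrm{Vol}(rH)$ for all small $r$, and by (1) all Hopf fields of length $r$ have the same volume, so none of them minimizes.

**Step 2: an exact formula for the energy difference.** View fields as $\mathbb R^{n+1}$-valued maps. Differentiating $\langle U,x\rangle=0$ gives $dU(X)=\nabla_XU-\langle X,U\rangle x$, so $|dU|^2=|\nabla U|^2+1$ for a unit field. Write $U=H+Z$. The components of $H$ are linear functions, which are eigenfunctions of the Laplacian on $S^n$ with eigenvalue $n$, so $\int\langle dH,dZ\rangle=n\int\langle H,Z\rangle$. Since $|H+Z|=|H|=1$, we have $2\langle H,Z\rangle=-|Z|^2$. Therefore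
$$\int|\nabla U|^2-\int|\nabla H|^2=2\int\langle dH,dZ\rangle+\int|dZ|^2=\int|dZ|^2-n\int|Z|^2. \tag{3}$$

**Step 3: a direction in which the energy decreases.** Fix $a\in\mathbb R^{n+1}$ with $|a|=1$ and let
$$W(x)=a-\langle a,x\rangle x-\langle a,Jx\rangle Jx ,$$
the projection of the constant vector $a$ to the complement of $x$ and $Jx$. It is tangent and orthogonal to $H$, so $U_s=(H+sW)/\sqrt{1+s^2|W|^2}$ is a smooth unit tangent field, and $Z=U_s-H=sW+O(s^2)$ in $C^1$. By (3),
$$\int|\nabla U_s|^2-\int|\nabla H|^2=s^2\Big(\int|dW|^2-n\int|W|^2\Big)+O(s^3). \tag{4}$$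
We compute the bracket. Let a bar denote the average over $S^n$. The average of the matrix $xx^t$ is $I/(n+1)=I/(2m+2)$, and the same holds for $(Jx)(Jx)^t$. Since $|W|^2=1-\langle a,x\rangle^2-\langle a,Jx\rangle^2$,
$$\overline{|W|^2}=1-\frac2{2m+2}=\frac m{m+1},\qquad \overline W=a\Big(1-\frac2{2m+2}\Big)=\frac m{m+1}\,a .$$
The components of $W-\overline W$ are restrictions of quadratic polynomials (a constant plus a quadratic form) with mean zero, hence spherical harmonics of degree $2$, with eigenvalue $2(n+1)=4(m+1)$. The mean square of $W-\overline W$ is $\frac m{m+1}-\frac{m^2}{(m+1)^2}=\frac m{(m+1)^2}$. Thus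
$$\overline{|dW|^2}-n\,\overline{|W|^2}=4(m+1)\frac{m}{(m+1)^2}-\frac{(2m+1)m}{m+1}=\frac{m(3-2m)}{m+1},$$
which is negative for $m\ge2$. By (4), $U_s$ with $s\ne0$ small and fixed has less energy than $H$, and Step 1 finishes the proof of Theorem 3. $\square$

Now look back at Section 1. There we bounded the integrand from below by a constant plus a divergence. Suppose that for some $m\ge2$ and all $r$ we had a bound $\sqrt{\det(\cdots)}\ge(1+r^2)^m+\operatorname{div}Z_V$ for fields of length $r$, where $Z_V$ is built at each point from $V$ and its derivatives by a rule that commutes with isometries. The rule would apply on $S^n$ as well, and integration would contradict Theorem 3. So a proof of Theorem 1 has to see the group $\Gamma$ globally. The competitor of Theorem 3 shows how $\Gamma$ interferes: $W$ is even in $x$ and $H$ is odd, so for $s\neq0$ the field $U_s$ does not satisfy $U_s(-x)=-U_s(x)$ and does not live on $\mathbb{RP}^n$.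

## 4. From a vector field on $S^n$ to an $n$-sphere in $S^{2n+1}$

The graph of $x\mapsto rJx$ is a linear subspace of $\mathbb R^{n+1}\oplus\mathbb R^{n+1}$. So if we project the graph of a field radially to the unit sphere $S^N$, $N=2n+1$, Hopf fields turn into great $n$-spheres. This suggests comparing any field with great spheres by projecting its graph to $S^N$. For a $C^1$ field $V$ put
$$R=\sqrt{1+|V|^2},\qquad f(x)=\frac1{R(x)}\,(x,V(x))\in S^N .$$
Normalizing the first component of $f(x)$ recovers $x$. So $f$ has a $C^1$ left inverse defined near its image, and $f$ is a $C^1$ embedding of $S^n$. If $V$ is the lift of a field on $S^n/\Gamma$ and $\Gamma$ acts diagonally, $g(x,y)=(gx,gy)$, then $f(gx)=gf(x)$. This diagonal action on $S^N$ is free, because $g\ne1$ has no eigenvalue $1$ on $\mathbb R^{n+1}$.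

**Lemma 1.** Let $P=I+(\nabla V)^t\nabla V$ and let $G$ be the Gram matrix of $df$, i.e. $\langle GX,X\rangle=|df(X)|^2$. Then, with $w=\nabla R$,
$$R^2G=P+VV^t-ww^t,\qquad \sqrt{\det G}\ \le\ \frac{\sqrt{\det P}}{(1+|V|^2)^m}. \tag{5}$$
If equality holds in the inequality at a point, then $\nabla R=0$ there.

*Proof.* *Purpose: compare the area element of $f$ with the integrand of Theorem 2.* Differentiating $\langle V,x\rangle=0$ gives $dV(X)=\nabla_XV-\langle X,V\rangle x$. Hence $d(Rf)(X)=(X,dV(X))$ has squared length $|X|^2+|\nabla_XV|^2+\langle X,V\rangle^2$. On the other hand $d(Rf)=R\,df+f\,dR$, and $df\perp f$ because $|f|=1$, so the squared length is also $R^2|df(X)|^2+dR(X)^2$. Comparing the two gives the formula for $R^2G$.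

Recall the rule $\det(Q\pm vv^t)=\det Q\,(1\pm\langle Q^{-1}v,v\rangle)$ for positive definite $Q$. Let $Q=P+VV^t$. Since $f$ is an immersion, $R^2G=Q-ww^t$ is positive definite, and
$$\det(R^2G)=\det Q\,\big(1-\langle Q^{-1}w,w\rangle\big)\le\det Q=\det P\,\big(1+\langle P^{-1}V,V\rangle\big)\le R^2\det P, \tag{6}$$
where the last step uses $P\ge I$, so that $\langle P^{-1}V,V\rangle\le|V|^2$. As $\det(R^2G)=R^{2n}\det G$, we get $\sqrt{\det G}\le R^{1-n}\sqrt{\det P}=R^{-2m}\sqrt{\det P}$. If equality holds, the first inequality in (6) is an equality, so $\langle Q^{-1}w,w\rangle=0$ and $w=0$. $\square$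

Integrating (5),
$$\int_{S^n}\frac{\sqrt{\det P}}{(1+|V|^2)^m}\,dv\ \ge\ \mathrm{vol}(f(S^n)). \tag{7}$$
So Theorem 2 will follow if the embedded sphere $f(S^n)$ has volume at least $\mathrm{vol}(S^n)$. This is false without symmetry: for $V=rU_s$ as in Section 3, (7) and (1) give $\mathrm{vol}(f(S^n))\le(1+r^2)^{-m}\mathrm{Vol}(rU_s)<(1+r^2)^{-m}\mathrm{Vol}(rH)=\mathrm{vol}(S^n)$. What we need is the following statement about equivariant spheres.

**Proposition 1.** Let $n\ge3$ be odd and $N\ge n$. Let $\Gamma_0$ be a group of prime order $q$ acting orthogonally and freely on $S^n$ and on $S^N$. Let $f:S^n\to S^N$ be a $\Gamma_0$-equivariant $C^1$ embedding. Then $\mathrm{vol}(f(S^n))\ge\mathrm{vol}(S^n)$, and equality implies that $f(S^n)=E\cap S^N$ for some $(n+1)$-dimensional linear subspace $E$.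

## 5. The antipodal case: counting intersections with great spheres

Let us try $q=2$. An orthogonal involution without eigenvalue $1$ is $-I$, so $f$ is an odd map. A natural approach is integral geometry. By the classical Poincaré–Crofton formula, for a compact $n$-dimensional $C^1$ submanifold $\Sigma\subset S^N$, the average over rotations $\rho$ of the number of points of $\Sigma\cap\rho S^{N-n}$ equals $2\,\mathrm{vol}(\Sigma)/\mathrm{vol}(S^n)$. (For a great $n$-sphere this number is almost always $2$.) A great sphere $\rho S^{N-n}$ is the common zero set of $n$ linear functionals $\ell_1,\dots,\ell_n$. The map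
$$h=(\ell_1\circ f,\dots,\ell_n\circ f):S^n\to\mathbb R^n$$
is odd, so by the Borsuk–Ulam theorem it has a zero $x$. Then $-x$ is another zero, and $f(x)\ne f(-x)=-f(x)$. So $f(S^n)$ meets every $\rho S^{N-n}$ in at least two points, and $\mathrm{vol}(f(S^n))\ge\mathrm{vol}(S^n)$.

This proves the inequality of Proposition 1 for $q=2$, and so that of Theorem 2 for every $\Gamma$ of even order. It stops at one precise place when $q$ is odd. A linear functional composed with $f$ is then no longer odd; its only symmetry is $\sum_{g\in\Gamma_0}\ell(f(gx))=\ell\big(\sum_g g f(x)\big)=0$, which holds because $\sum_g g$ projects, up to a factor, onto the fixed vectors, and there are none. The Borsuk–Ulam theorem says nothing about a map $h:S^n\to\mathbb R^n$ that merely has zero sum over orbits. The great sphere that we intersect with is not invariant under $\Gamma_0$, so the symmetry of $f$ does not pass to the intersection. (For a group of order $3$, for example, there is no $-I$ in $\Gamma$ to fall back on.)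

The way around is to keep the topology in the quotient, where all of $\Gamma_0$ is visible, and to use it once. It will say that the image of $f$ in $S^N/\Gamma_0$ cannot be filled in. The sharp volume bound will come from minimizing volume in that class and proving that any minimal object upstairs, however singular, has volume at least $\mathrm{vol}(S^n)$.

## 6. The image is not a boundary in $S^N/\Gamma_0$

In this section and in Section 8 we are in the setting of Proposition 1. A nontrivial $g\in\Gamma_0\subset O(n+1)$ has no eigenvalue $1$. Its non-real eigenvalues come in conjugate pairs and $n+1$ is even, so $-1$ has even multiplicity and $\det g=1$. Hence $M_0=S^n/\Gamma_0$ is a closed oriented manifold. Let $L=S^N/\Gamma_0$ with projection $\pi:S^N\to L$, and let $F:M_0\to L$ be the map induced by $f$. It is an injective immersion: if $f(x')=gf(x)=f(gx)$, then $x'=gx$. So $F$ is a $C^1$ embedding.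

We need a textbook notion. A $K(\Gamma_0,1)$ is a connected CW complex with fundamental group $\Gamma_0$ and vanishing higher homotopy groups. Maps from a connected CW complex into it realize every homomorphism of fundamental groups and, as $\Gamma_0$ is abelian, are determined up to free homotopy by that homomorphism. For $\Gamma_0\cong\mathbb Z_q$ one has $H_k(K(\Gamma_0,1);\mathbb Z)\cong\mathbb Z_q$ for odd $k$. Example: $q=2$, where $K=\mathbb{RP}^\infty$, and $\mathbb{RP}^n$ with $n$ odd represents the nonzero element of $H_n(\mathbb{RP}^\infty;\mathbb Z)=\mathbb Z_2$.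

**Lemma 2.** $F_*[M_0]\ne0$ in $H_n(L;\mathbb Z)$.

*Proof.* **Step 1: the class survives in $K(\Gamma_0,1)$.** We have $\pi_1(M_0)=\Gamma_0$ and $\pi_i(M_0)=\pi_i(S^n)=0$ for $2\le i\le n-1$. So we can attach cells of dimension $\ge n+1$ to $M_0$, killing $\pi_n$, then $\pi_{n+1}$, and so on, to obtain $K=K(\Gamma_0,1)\supset M_0$. Since all new cells have dimension at least $n+1$, $H_n(K,M_0;\mathbb Z)=0$ and $H_n(M_0;\mathbb Z)\to H_n(K;\mathbb Z)$ is onto. The source is $\mathbb Z[M_0]$, the target is $\mathbb Z_q\ne0$ because $n$ is odd. So $i_*[M_0]\neq0$, where $i:M_0\to K$ is the inclusion.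

**Step 2: the class in $K$ can be seen through $L$.** Since $N\ge n\ge3$, $\pi_1(L)=\Gamma_0$. The lift $f$ of $F$ satisfies $f\circ g=g\circ f$, so $F$ induces the identity of $\Gamma_0$ on deck groups, hence an isomorphism $\pi_1(M_0)\to\pi_1(L)$. Choose $c:L\to K$ with $(c\circ F)_*=i_*$ on $\pi_1$. Maps into $K$ are classified by their effect on $\pi_1$, so $c\circ F\simeq i$ and $c_*F_*[M_0]=i_*[M_0]\ne0$. Thus $F_*[M_0]\ne0$. $\square$

With $\Gamma_0$ replaced by the trivial group the lemma fails when $N>n$: then $L=S^N$ and $H_n(S^N;\mathbb Z)=0$. This is the only place where $\Gamma\ne\{1\}$ enters the whole proof.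

## 7. A vector field of divergence one along great spheres through $y$

We now bound the volume of minimal objects in $S^N$ from below. They may be singular, so we recall the right class.

**Rectifiable measures and density.** Let $S\subset S^N$ be $\mathcal H^n$-measurable and countably $n$-rectifiable: up to an $\mathcal H^n$-null set, it is contained in countably many $C^1$ submanifolds of dimension $n$. It has an approximate tangent $n$-plane $T_xS$ at $\mathcal H^n$-almost every point. Let $\theta>0$ on $S$ and suppose that $\mu=\theta\,\mathcal H^n\llcorner S$ is finite. With $\omega_n$ the volume of the unit ball of $\mathbb R^n$, the density of $\mu$ at $y$ is $\Theta=\lim_{\varepsilon\to0}\mu(B_\varepsilon(y))/(\omega_n\varepsilon^n)$ when the limit exists. It exists and equals $\theta(y)$ at $\mu$-a.e. $y$. Open or closed balls, geodesic or chordal distance, give the same limit.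

**Stationarity.** $\mu$ is stationary if $\int\mathrm{div}_{T_xS}X\,d\mu=0$ for all $C^1$ tangent fields $X$ on $S^N$, where $\mathrm{div}_{T}X=\sum_i\langle D_{e_i}X,e_i\rangle$ for an orthonormal basis $(e_i)$ of $T$. By density of smooth fields in $C^1$ it suffices to test smooth $X$. Example: volume measure on a great $n$-sphere is stationary, since there the normal part of $X$ contributes nothing to $\mathrm{div}_TX$ (great spheres are totally geodesic) and the tangential part is covered by the divergence theorem.

Fix $y\in S^N$, put $u(x)=\langle x,y\rangle$, and let $y^T(x)=y-u(x)x$ be the tangential part of $y$, so $|y^T|^2=1-u^2$. It points toward $y$ along great circles. We test stationarity with $X=\phi(u)y^T$. For a unit vector $e\in T_xS$, $D_ey^T=-\langle y,e\rangle x-ue$ and $du(e)=\langle y,e\rangle=\langle y^T,e\rangle$. Summing over a basis, with $P_x$ the orthogonal projection onto $T_xS$,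
$$\mathrm{div}_{T_xS}\big(\phi(u)\,y^T\big)=\phi'(u)\,|P_xy|^2-nu\,\phi(u). \tag{8}$$
If the plane contains the direction $y^T$, then $|P_xy|^2=1-u^2$. Which $\phi$ gives divergence exactly $1$ on all such planes? We must solve $(1-u^2)\phi'-nu\phi=1$, and we want the solution that is regular at the antipode $u=-1$. It is
$$\psi(u)=(1-u^2)^{-n/2}\int_{-1}^u(1-s^2)^{\frac n2-1}ds,\qquad u\in(-1,1).$$
For $n=2$ this is simply $\psi(u)=1/(1-u)$.

**Properties of $\psi$.** First, differentiation gives
$$(1-u^2)\,\psi'=1+nu\,\psi . \tag{9}$$
Second, the substitution $s=-1+(1+u)\tau$ gives $\psi(u)=(1-u)^{-n/2}\int_0^1\tau^{\frac n2-1}\big(2-(1+u)\tau\big)^{\frac n2-1}d\tau$, which is smooth for $u$ in $[-1,1)$, including at $u=-1$. Third, $\psi'>0$ on $(-1,1)$. For $u\ge0$ this is clear from (9). For $-1<u<0$ we have $|s|>|u|$ when $s<u$, so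
$$\int_{-1}^u(1-s^2)^{\frac n2-1}ds<\frac1{|u|}\int_{-1}^u|s|(1-s^2)^{\frac n2-1}ds=\frac{(1-u^2)^{n/2}}{n|u|}.$$
Hence $\psi(u)<1/(n|u|)$ and $1+nu\psi>0$.

**Lemma 3.** Let $\mu$ be stationary and let $y\in S^N$ be a point where the density $\Theta$ of $\mu$ exists. Then
$$\mu(S^N)=\Theta\,\mathrm{vol}(S^n)+\int_{S^N\setminus\{y\}}\delta_y\,d\mu,\qquad \delta_y(x)=\psi'(u)\big(1-u^2-|P_xy|^2\big)\ge0 .$$

*Proof.* **Step 1: the defect.** $P_xy=P_xy^T$ because $x\perp T_xS$, so $|P_xy|^2\le1-u^2$ and $\delta_y\ge0$. By (9),
$$\psi'|P_xy|^2-nu\psi=\psi'|P_xy|^2+1-(1-u^2)\psi'=1-\delta_y. \tag{10}$$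

**Step 2: truncation near $y$, where $\psi$ blows up.** Fix $0<\varepsilon<\pi$ and let $\phi_\varepsilon=\psi$ on $[-1,\cos\varepsilon]$, $\phi_\varepsilon=\psi(\cos\varepsilon)$ on $[\cos\varepsilon,1]$. This is not $C^1$, so we approximate. Let $\chi_k$ be continuous, equal to $1$ for $u\le\cos\varepsilon-\frac1k$, to $0$ for $u\ge\cos\varepsilon$, and linear in between. Let $h_k=\psi'\chi_k$ (taken to be $0$ for $u\ge\cos\varepsilon$) and $\phi_k(u)=\psi(-1)+\int_{-1}^uh_k$. Then $\phi_k$ is $C^1$ on $[-1,1]$, $\phi_k$ and $\phi_k'$ are bounded uniformly in $k$, $\phi_k\to\phi_\varepsilon$ pointwise, and $\phi_k'=h_k\to\psi'\,1_{\{u<\cos\varepsilon\}}$ pointwise. Stationarity applied to $\phi_k(u)y^T$, formula (8), dominated convergence and (10) give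
$$0=\int_{\{u<\cos\varepsilon\}}(1-\delta_y)\,d\mu-n\,\psi(\cos\varepsilon)\int_{\{u\ge\cos\varepsilon\}}u\,d\mu. \tag{11}$$

**Step 3: letting $\varepsilon\to0$.** Let $I=\int_{-1}^1(1-s^2)^{\frac n2-1}ds$. Since $\psi(\cos\varepsilon)=(\sin\varepsilon)^{-n}\int_{-1}^{\cos\varepsilon}(1-s^2)^{\frac n2-1}ds$, we have $\psi(\cos\varepsilon)\,\varepsilon^n\to I$. The set $\{u\ge\cos\varepsilon\}$ is the closed geodesic ball of radius $\varepsilon$ about $y$, on which $\cos\varepsilon\le u\le1$, so $\varepsilon^{-n}\int_{\{u\ge\cos\varepsilon\}}u\,d\mu\to\omega_n\Theta$. Hence the last term of (11), without its sign, tends to $n\omega_nI\,\Theta$. Now $\mathrm{vol}(S^n)=n\omega_n\int_0^\pi\sin^{n-1}\rho\,d\rho=n\omega_nI$ by the substitution $s=\cos\rho$, so this limit is $\Theta\,\mathrm{vol}(S^n)$. Since $\mu(\{y\})=0$, monotone convergence applied separately to $\int1\,d\mu$ and $\int\delta_y\,d\mu$ in (11) gives the identity; in particular $\int\delta_y\,d\mu$ is finite. $\square$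

As a check, let $\mu$ be volume measure on a great sphere $E\cap S^N$. If $y\in E$, then $\delta_y=0$, $\Theta=1$, and the identity reads $\mathrm{vol}(S^n)=\mathrm{vol}(S^n)$. If $y\perp E$, then $\Theta=0$, $u=0$ and $P_xy=0$ on the sphere, and $\psi'(0)=1$ by (9), so $\delta_y=1$ and the identity holds again.

The consequence we want is that a stationary $\mu$ having a point of density at least $1$ satisfies $\mu(S^N)\ge\mathrm{vol}(S^n)$.

## 8. Minimizing mass in the class of $F$

To obtain a stationary measure from the nonzero class of Lemma 2 we use integral currents.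

**Integral currents.** An integral $n$-current $T$ in a compact Riemannian manifold $L$ is given by integrating $n$-forms over an oriented rectifiable set $S$ with positive integer multiplicity $\theta$, with boundary of finite mass. Its mass measure is $\|T\|=\theta\,\mathcal H^n\llcorner S$ and its mass is $\mathbf M(T)=\|T\|(L)$. Example: an oriented closed submanifold gives a current whose mass is its volume.

We use the following theorem of Federer–Fleming (*Normal and integral currents*, Ann. of Math. 72 (1960); Federer, *Geometric Measure Theory*, 4.4.1 and 5.1.6). For a compact Riemannian manifold $L$, the homology of the complex of integral currents in $L$ is naturally isomorphic to $H_*(L;\mathbb Z)$, and each integral homology class contains an integral current of least mass.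

*Proof of Proposition 1.* **Step 1: the class of $F$ is represented by a nonzero minimizer.** Let $T_0=F_\#[[M_0]]$. Since $F$ is injective and $\pi:f(S^n)\to F(M_0)$ is a $q$-to-one local isometry,
$$\mathbf M(T_0)=\mathrm{vol}(F(M_0))=\tfrac1q\,\mathrm{vol}(f(S^n)).$$
By the constancy theorem, the integral $n$-cycles in the connected $n$-manifold $M_0$ are the integer multiples of $[[M_0]]$, and there are no nonzero integral $(n+1)$-currents in it. So $[[M_0]]$ generates the degree-$n$ homology of integral currents in $M_0$ and corresponds to $\pm[M_0]$. By naturality, $T_0$ corresponds to $\pm F_*[M_0]$, which is nonzero by Lemma 2. Let $T$ have least mass in the class of $T_0$. Then $T\ne0$. Write $\|T\|=\theta\,\mathcal H^n\llcorner S$ with $S$ rectifiable and $\theta\ge1$ an integer.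

**Step 2: the minimizer is stationary in $L$.** Let $X$ be a smooth field on $L$ with flow $\varphi_t$. By the homotopy formula $\varphi_{t\#}T-T$ is the boundary of an integral current, the image of $[[0,t]]\times T$ (up to sign), so $\varphi_{t\#}T$ is homologous to $T$ and $\mathbf M(\varphi_{t\#}T)\ge\mathbf M(T)$ for all $t$ near $0$. As $\varphi_t$ is a diffeomorphism, $\mathbf M(\varphi_{t\#}T)=\int J_t\,d\|T\|$ with $J_t(x)$ the Jacobian of $d\varphi_t$ restricted to $T_xS$. Its derivative at $t=0$ is $\mathrm{div}_{T_xS}X$, and the difference quotients are bounded. A differentiable function of $t$ with a minimum at $t=0$ has zero derivative there, so $\int\mathrm{div}_{T_xS}X\,d\|T\|=0$.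

**Step 3: its lift is stationary in $S^N$.** Let $\mu=(\theta\circ\pi)\,\mathcal H^n\llcorner\pi^{-1}(S)$. This measure is $\Gamma_0$-invariant and $\mu(S^N)=q\,\mathbf M(T)$. Given a smooth tangent field $\tilde X$ on $S^N$, the field $\bar X=\sum_{g\in\Gamma_0}g_*\tilde X$ is invariant and descends to a field $X$ on $L$. In $S^N$ the divergence along a tangent plane is the same for the Levi-Civita derivative and for the derivative $D$ of $\mathbb R^{N+1}$, as they differ by a multiple of $x$. By invariance of $\mu$ each $g_*\tilde X$ has the same integrated divergence, so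
$$\int\mathrm{div}\,\tilde X\,d\mu=\frac1q\int\mathrm{div}\,\bar X\,d\mu=\int\mathrm{div}\,X\,d\|T\|=0 .$$
Here the second equality holds because $\pi$ is a $q$-sheeted local isometry. So $\mu$ is stationary.

**Step 4: the inequality.** Since $\mu\ne0$ has density $\theta\circ\pi\ge1$ at $\mu$-a.e. point, there is a point $y$ of density at least $1$. Lemma 3 at $y$ gives
$$\mathrm{vol}(f(S^n))=q\,\mathbf M(T_0)\ \ge\ q\,\mathbf M(T)=\mu(S^N)\ \ge\ \mathrm{vol}(S^n). \tag{12}$$

**Step 5: equality forces all defects to vanish.** Suppose $\mathrm{vol}(f(S^n))=\mathrm{vol}(S^n)$. By (12), $\mathbf M(T_0)=\mathbf M(T)$, so $T_0$ is itself a minimizer and Steps 2 and 3 apply to it. Thus $\mu=\mathcal H^n\llcorner\Sigma$ with $\Sigma=f(S^n)$ is stationary, and $\mu(S^N)=\mathrm{vol}(S^n)$. As $\Sigma$ is an embedded $C^1$ submanifold, the density is $1$ at every $y\in\Sigma$. Lemma 3 gives $\int\delta_y\,d\mu=0$ with $\delta_y\ge0$. So $\delta_y=0$ almost everywhere on $\Sigma$ and, since the tangent planes of $\Sigma$ vary continuously, everywhere on $\Sigma\setminus\{y\}$.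

**Step 6: vanishing defects put $\Sigma$ in a linear subspace.** Let $x,y\in\Sigma$ with $x\ne\pm y$. Then $-1<u<1$ and $\psi'(u)>0$, so $|P_xy|^2=1-u^2=|y^T|^2$. Since $P_xy=P_xy^T$, this means $y^T\in T_x\Sigma$. So $y=ux+y^T$ lies in $E_x=\mathbb Rx\oplus T_x\Sigma$, and this is trivial if $x=\pm y$. Fix one $x$ and write $E=E_x$, of dimension $n+1$. We have shown $\Sigma\subset E\cap S^N$, which is a connected $n$-manifold, a great $n$-sphere. $\Sigma$ is closed in it by compactness and open in it by invariance of domain. Hence $\Sigma=E\cap S^N$. $\square$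

If $\Gamma_0$ were trivial and $N>n$, the class of $T_0$ would be zero and the minimizer would be $T=0$. Steps 2 and 3 would still be true, but there would be no point $y$ at which to apply Lemma 3.

## 9. Back to vector fields: Theorems 2 and 1

*Proof of Theorem 2.* **Step 1: the inequality.** Let $V$ be a $C^1$ field on $M=S^n/\Gamma$ with $\Gamma\ne\{1\}$. By Cauchy's theorem choose $\Gamma_0\subset\Gamma$ of prime order. The map $f$ of Section 4 is a $C^1$ embedding into $S^{2n+1}$, equivariant under the free orthogonal actions of $\Gamma_0$, and $n=2m+1\ge3$ is odd. By (7) and Proposition 1,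
$$\int_{S^n}\frac{\sqrt{\det P}}{(1+|V|^2)^m}\,dv\ \ge\ \mathrm{vol}(f(S^n))\ \ge\ \mathrm{vol}(S^n). \tag{13}$$
The integrand is $\Gamma$-invariant, so dividing by $|\Gamma|$ gives the inequality on $M$.

**Step 2: equality makes $V$ linear.** If equality holds in the theorem, both inequalities in (13) are equalities. By Proposition 1, $f(S^n)=E\cap S^{2n+1}$ with $\dim E=n+1$. Every point of $f(S^n)$ has first component $x/R\ne0$. A nonzero vector of $E\cap(\{0\}\oplus\mathbb R^{n+1})$, once normalized, would be a point of $f(S^n)$ with zero first component. So $E\cap(\{0\}\oplus\mathbb R^{n+1})=0$, the first projection $E\to\mathbb R^{n+1}$ is an isomorphism, and $E$ is the graph of a linear map $A$ of $\mathbb R^{n+1}$. Since $(x,V(x))=Rf(x)\in E$, we get $V(x)=Ax$. As $\langle Ax,x\rangle=0$ for all $x$, $A$ is skew.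

**Step 3: equality makes the length constant.** The first equality in (13) says that the two sides of the pointwise inequality (5) have the same integral. Both are continuous, so they agree everywhere, and Lemma 1 gives $\nabla R=0$ on $S^n$. So $|Ax|\equiv r$ is constant on $S^n$. If $r=0$, then $V\equiv0$. If $r>0$, then $A=rJ$ with $J^tJ=I$ and $J^t=-J$, hence $J^2=-I$, and $V$ is a Hopf field of length $r$.

**Step 4: converse.** For $V\equiv0$ both sides equal $\mathrm{vol}(M)$. For a Hopf field of length $r$, $|V|\equiv r$ and (1) give equality.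

**Step 5: fields with $|V|\ge r>0$.** Here $(1+|V|^2)^{-m}\le(1+r^2)^{-m}$, so
$$(1+r^2)^{-m}\,\mathrm{Vol}(V)\ \ge\ \int_M\frac{\sqrt{\det P}}{(1+|V|^2)^m}\,dv_g\ \ge\ \mathrm{vol}(M).$$
If $\mathrm{Vol}(V)=(1+r^2)^m\mathrm{vol}(M)$, the second inequality is an equality. Since $V\ne0$, it is a Hopf field of some length $r'>0$. By (1) its volume is $(1+r'^2)^m\mathrm{vol}(M)$, so $r'=r$. Conversely, a Hopf field of length $r$ attains the bound by (1). $\square$

*Proof of Theorem 1.* If $|V|\equiv r$, the left side of the inequality in Theorem 2 is $(1+r^2)^{-m}\,\mathrm{Vol}(V)$. So $\mathrm{Vol}(V)\ge(1+r^2)^m\mathrm{vol}(M)$, with equality if and only if $V$ is a Hopf field, necessarily of length $r$. (In this case $R=\sqrt{1+r^2}$ is constant, $\nabla R=0$ from the start, and $f=(x,V)/\sqrt{1+r^2}$.) If $M$ admits Hopf fields, (1) shows that the bound is attained, so the infimum equals $(1+r^2)^m\mathrm{vol}(M)$ and the fields attaining it are exactly the Hopf fields of length $r$ on $M$. $\square$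

The existence of Hopf fields on $M$ was used only in the last sentence, to see that the bound is attained. The lower bound itself holds for every $\Gamma\ne\{1\}$.
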